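\title{Banach spaces with a one-dimensional space of twisted sums}

\begin{abstract}
We construct, in ZFC, Banach spaces $A$ and $B$ over the real or the complex field such that the space $\mathrm{Ext}_{\mathbf B}(A,B)$ of equivalence classes of short exact sequences $0\to B\to Z\to A\to 0$ of Banach spaces has dimension one. A right ideal $\mathcal R$ of the algebra of operators on $L_1$, defined by the Rademacher functions and an ultrafilter, is turned into a pair $A,B$ with $\mathrm{Ext}_{\mathbf B}(A,B)\cong\{S:S\mathcal R\subset\mathcal R\}/\mathcal R$. This quotient is computed by Fourier analysis on the Cantor group and a coloring lemma.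
\end{abstract}

\section{Introduction}\label{sec:intro}

All spaces are over $\mathbb K=\mathbb R$ or $\mathbb C$, operators are continuous linear maps, $L(E,F)$ is the space of operators from $E$ to $F$, and $L(E)=L(E,E)$. A \emph{twisted sum} of $B$ and $A$ is a short exact sequence
\begin{equation}\label{eq:ses}
0\to B\xrightarrow{\ i\ }Z\xrightarrow{\ \sigma\ }A\to0 ,
\end{equation}
that is, $i$ is injective, $\sigma$ is onto and $\ker\sigma=i(B)$. By the open mapping theorem, $B$ is then isomorphic to a closed subspace of $Z$ and $A$ to the corresponding quotient. Two twisted sums, with middle spaces $Z,Z'$ and maps $i,\sigma$ and $i',\sigma'$, are \emph{equivalent} if there is an operator $w:Z\to Z'$ with $wi=i'$ and $\sigma'w=\sigma$; such a $w$ is bijective, hence an isomorphism. For quasi-Banach spaces $A,B$ (the triangle inequality holds up to a constant factor), the equivalence classes with $Z$ quasi-Banach form a linear space $\mathrm{Ext}(A,B)$. For Banach spaces $A,B$, the classes with $Z$ Banach form a linear space $\mathrm{Ext}_{\mathbf B}(A,B)$.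 The operations are recalled in Section~\ref{sec:ext}. The zero class consists of the \emph{trivial} sequences, those in which $i(B)$ is complemented in $Z$. Thus $\mathrm{Ext}_{\mathbf B}(A,B)$ measures in how many ways $B$ can sit, uncomplemented, in a Banach space with quotient $A$.

It is known that for $0<p<1$ and a finite-dimensional subspace $F$ of $L_p$, the space $\mathrm{Ext}(L_p/F,\mathbb K)$ has the same dimension as $F$. So there are quasi-Banach spaces for which $\mathrm{Ext}$ is finite-dimensional and nonzero. Whether something similar can occur for Banach spaces has been posed as an open question.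

\medskip
\noindent\textbf{Problem.} \emph{Are there Banach spaces $A,B$ with $0<\dim\mathrm{Ext}_{\mathbf B}(A,B)<\infty$?}
\medskip

The simplest cases suggest a negative answer. The example above rests on the failure of the Hahn--Banach theorem: $L_p[0,1]$ has no nonzero continuous functional for $p<1$, so a line $F$ is not complemented in it. For Banach spaces, $\mathrm{Ext}_{\mathbf B}(A,B)=0$ if $B$ is finite-dimensional (Hahn--Banach) or if $A$ is finite-dimensional (lift a basis). Next, if $A$ or $B$ is isomorphic to its own square, as $c_0$, $\ell_p$ and $L_p[0,1]$ are, then the dimension is $0$ or infinite (Theorem~\ref{thm:more}(e)). For instance, a quotient map $\sigma:\ell_1\to\ell_2$ has no right inverse, because $\ell_1$ has no infinite-dimensional reflexive subspace; so $\mathrm{Ext}_{\mathbf B}(\ell_2,\ker\sigma)$ is nonzero, and therefore infinite-dimensional. Nevertheless the answer is positive.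

\begin{theorem}\label{thm:main}
There are Banach spaces $A,B$ over $\mathbb K$ with $\mathrm{Ext}_{\mathbf B}(A,B)\cong\mathbb K$.
\end{theorem}

The proof is in ZFC. Below, $\ell_1(\Gamma;L_1)$ is the $\ell_1$-sum of a family of copies of $L_1$ indexed by a set $\Gamma$, and a Banach space $M$ is \emph{injective} if every operator from a subspace $G$ of a Banach space $H$ into $M$ extends to an operator $H\to M$.

\begin{theorem}\label{thm:more}
The spaces $A,B$ of Theorem~\ref{thm:main} can be chosen so that \textup{(a)--(d)} hold; statement \textup{(e)} holds for all Banach spaces $A,B$.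
\begin{enumerate}
\item[(a)] $\dim\mathrm{Ext}_{\mathbf B}(A^n,B^m)=nm$ for all $n,m\ge1$. So every $d\in\{0,1,2,\dots\}$ is the dimension of some space $\mathrm{Ext}_{\mathbf B}$.
\item[(b)] $A$ and $B$ have density character at most the continuum, and $A^*,B^*$ are injective.
\item[(c)] Every twisted sum $0\to B\to Z\to A\to0$ with $Z$ Banach is either trivial or has $Z\cong P$, where $P$ is a fixed space $\ell_1(J;L_1)$. Moreover $P\not\cong A\oplus B$.
\item[(d)] $L(A)=\mathbb K\,1_A\oplus\mathcal G$, where $\mathcal G$ is the two-sided ideal of operators on $A$ that factor through a space $\ell_1(\Gamma;L_1)$.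
\item[(e)] If $0<\dim\mathrm{Ext}_{\mathbf B}(A,B)<\infty$, then $A\not\cong A\oplus A$ and $B\not\cong B\oplus B$.
\end{enumerate}
\end{theorem}

\subsection*{The idea: idealizers}
If $\mathcal R$ is a right ideal of a unital algebra, its \emph{idealizer} $\mathcal I=\{S:S\mathcal R\subset\mathcal R\}$ is the largest subalgebra in which $\mathcal R$ is a two-sided ideal. The quotient $\mathcal I/\mathcal R$ can be one-dimensional even when the whole algebra has no such quotient.

\begin{example}\label{ex:matrix}
The algebra $M_2(\mathbb K)$ is simple, so none of its quotients by two-sided ideals is $\mathbb K$. Let $\mathcal R$ be the set of matrices whose first row is zero. The first row of $\rho T$ is the first row of $\rho$ times $T$, so $\mathcal R$ is a right ideal. Since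
\[
\begin{pmatrix}a&b\\ c&d\end{pmatrix}\begin{pmatrix}0&0\\ u&v\end{pmatrix}=\begin{pmatrix}bu&bv\\ du&dv\end{pmatrix},
\]
the idealizer is given by $b=0$. Hence $\mathcal I=\mathbb K1+\mathcal R$, and the entry $a$ identifies $\mathcal I/\mathcal R$ with $\mathbb K$.
\end{example}

We do the same in $L(Y)$ with $Y=L_1$, and then realize $\mathcal I/\mathcal R$ as a space of twisted sums. From $\mathcal R$ we build exact sequences $0\to A\to X\to Y\to0$ and $0\to B\to P\to A\to0$, with $X$ and $P$ of the form $\ell_1(\Gamma;Y)$, and prove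
\[
\mathrm{Ext}_{\mathbf B}(A,B)\;\cong\;L(A)/\mathcal G\;\cong\;\mathcal I/\mathcal R\;\cong\;\mathbb K .
\]
The first two isomorphisms are homological and hold for every $\mathcal R$ satisfying two conditions (Section~\ref{sec:transfer}). In Section~\ref{sec:ideal} the condition ``the first row vanishes'' is replaced by ``$S^*r_k\to0$ along an ultrafilter'', where the $r_k$ are the Rademacher functions, and Section~\ref{sec:idealizer} proves the third isomorphism.

\section{Pull-backs, push-outs and the space $\mathrm{Ext}_{\mathbf B}$}\label{sec:ext}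

From now on all spaces are Banach spaces. We use three standard facts.
\begin{itemize}
\item The sequence \eqref{eq:ses} is trivial (it \emph{splits}) if and only if there is a retraction $\varrho:Z\to B$, $\varrho i=1_B$, if and only if there is a section $s:A\to Z$, $\sigma s=1_A$.
\item If $\sigma:Z\to A$ is onto and $W:Z\to E$ vanishes on $\ker\sigma$, then $W=T\sigma$ for a unique $T\in L(A,E)$.
\item If \eqref{eq:ses} is exact, so is $0\to A^*\xrightarrow{\sigma^*}Z^*\xrightarrow{i^*}B^*\to0$.
\end{itemize}
The sum of the classes of $(Z_1,i_1,\sigma_1)$ and $(Z_2,i_2,\sigma_2)$ is the class of their Baer sum, with middle space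
\[
\{(z_1,z_2):\sigma_1z_1=\sigma_2z_2\}\big/\{(i_1b,-i_2b):b\in B\}
\]
and maps $b\mapsto[(i_1b,0)]$ and $[(z_1,z_2)]\mapsto\sigma_1z_1$. For a scalar $\mu\ne0$, the class of $(Z,i,\sigma)$ times $\mu$ is the class of $(Z,i,\mu^{-1}\sigma)$.

The next lemma is the part of the standard long exact sequence (see \cite{CSC}) that we need. Part (b) describes $\mathrm{Ext}_{\mathbf B}$ as a quotient of a space of operators, and all our computations go through it.

\begin{lemma}\label{lem:les}
Let $0\to K\xrightarrow{j}M\xrightarrow{\pi}E\to0$ be exact.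
\begin{enumerate}
\item[(a)] If $\mathrm{Ext}_{\mathbf B}(E,D)=0$, then for every $T\in L(K,D)$ there is $\hat T\in L(M,D)$ with $\hat Tj=T$.
\item[(b)] For $T\in L(F,E)$ let $Z_T=\{(m,f)\in M\oplus F:\pi m=Tf\}$, with the maps $k\mapsto(jk,0)$ and $(m,f)\mapsto f$. If $\mathrm{Ext}_{\mathbf B}(F,M)=0$, then $T\mapsto[Z_T]$ induces a linear isomorphism $L(F,E)/\pi L(F,M)\cong\mathrm{Ext}_{\mathbf B}(F,K)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The subspace $N=\{(Tk,-jk):k\in K\}$ of $D\oplus M$ is closed, because $j$ is an isomorphic embedding. Let $Q=(D\oplus M)/N$ (the push-out). The sequence $0\to D\to Q\to E\to0$ with maps $d\mapsto[(d,0)]$ and $[(d,m)]\mapsto\pi m$ is exact: the first map is injective since $j$ is, and $\pi m=0$ means $m=jk$, in which case $[(d,jk)]=[(d+Tk,0)]$. By hypothesis there is a retraction $\varrho:Q\to D$. Put $\hat Tm=\varrho[(0,m)]$; then $\hat Tjk=\varrho[(0,jk)]=\varrho[(Tk,0)]=Tk$.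

(b) The sequence $0\to K\to Z_T\to F\to0$ (the pull-back) is exact because $\pi$ is onto with kernel $j(K)$.

\emph{Linearity.} The map $[((m_1,f),(m_2,f))]\mapsto(m_1+m_2,f)$ is well defined on the Baer sum of $Z_{T_1}$ and $Z_{T_2}$ and is an equivalence with $Z_{T_1+T_2}$. For $\mu\ne0$, the map $(m,f)\mapsto(m,\mu^{-1}f)$ is an equivalence from the representative of $\mu[Z_T]$ to $Z_{\mu T}$.

\emph{Kernel.} A section of $Z_T\to F$ has the form $f\mapsto(Wf,f)$ with $W\in L(F,M)$ and $\pi W=T$. So $[Z_T]=0$ if and only if $T\in\pi L(F,M)$.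

\emph{Surjectivity.} Let $0\to K\xrightarrow{i}Z\xrightarrow{\sigma}F\to0$ be exact. Part (a), applied to this sequence and to $j:K\to M$, gives $u:Z\to M$ with $ui=j$; here $\mathrm{Ext}_{\mathbf B}(F,M)=0$ is used. Then $\pi ui=0$, so $\pi u=T\sigma$ for some $T\in L(F,E)$, and $z\mapsto(uz,\sigma z)$ is an equivalence from $Z$ to $Z_T$.
\end{proof}

If $M$ is injective, then $\mathrm{Ext}_{\mathbf B}(F,M)=0$ for all $F$, since $i^{-1}:i(M)\to M$ extends to a retraction. The spaces $\ell_\infty(\Gamma)$ are injective (apply the Hahn--Banach theorem in each coordinate; the norm of the operator is preserved), and every Banach space $B$ embeds isometrically into $\ell_\infty$ of the unit ball of $B^*$. Choosing an exact sequence $0\to B\to M\xrightarrow{\pi}E\to0$ with $M$ injective, we get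
\begin{equation}\label{eq:inj}
\mathrm{Ext}_{\mathbf B}(F,B)\cong L(F,E)/\pi L(F,M)\qquad\text{for every }F.
\end{equation}
In particular the dimension of $\mathrm{Ext}_{\mathbf B}(F,B)$ depends only on the isomorphism classes of $F$ and $B$.

\begin{corollary}\label{cor:add}
$\mathrm{Ext}_{\mathbf B}(F_1\oplus F_2,B)\cong\mathrm{Ext}_{\mathbf B}(F_1,B)\oplus\mathrm{Ext}_{\mathbf B}(F_2,B)$ and $\mathrm{Ext}_{\mathbf B}(F,B_1\oplus B_2)\cong\mathrm{Ext}_{\mathbf B}(F,B_1)\oplus\mathrm{Ext}_{\mathbf B}(F,B_2)$.
\end{corollary}

\begin{proof}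
An operator on $F_1\oplus F_2$ is a pair of operators, and it lifts through $\pi$ if and only if both do; apply \eqref{eq:inj}. For the second variable, apply \eqref{eq:inj} to the direct sum of sequences $0\to B_\nu\to M_\nu\to E_\nu\to0$, $\nu=1,2$, whose middle space $M_1\oplus M_2$ is injective: an operator into $E_1\oplus E_2$ lifts if and only if both components do.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(e)]
If $A\cong A\oplus A$ or $B\cong B\oplus B$, then $d=\dim\mathrm{Ext}_{\mathbf B}(A,B)$ satisfies $d=2d$ by Corollary~\ref{cor:add}, so $d$ is $0$ or infinite.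
\end{proof}

\begin{remark}\label{rem:action}
By \eqref{eq:inj}, the algebra $L(A)$ acts on $\mathrm{Ext}_{\mathbf B}(A,B)$ by composition on the right, and $1_A$ acts as the identity. If $0<\dim\mathrm{Ext}_{\mathbf B}(A,B)<\infty$, the operators acting as zero form a proper two-sided ideal of finite codimension in $L(A)$. So a space $A$ with a property like Theorem~\ref{thm:more}(d) cannot be avoided.
\end{remark}

\begin{lemma}\label{lem:dual}
Let $0\to K\xrightarrow{j}M\xrightarrow{\pi}E\to0$ be exact with $E^*$ injective. Then there is $s:K^*\to M^*$ with $j^*s=1_{K^*}$. If $M^*$ is also injective, so is $K^*$.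
\end{lemma}

\begin{proof}
The dual sequence is a twisted sum of $E^*$ and $K^*$, and $\mathrm{Ext}_{\mathbf B}(K^*,E^*)=0$; let $s$ be a section. If $M^*$ is injective, $G\subset H$ and $T:G\to K^*$, extend $sT$ to $W:H\to M^*$; then $j^*W$ extends $T$.
\end{proof}

\section{Sums of copies of $L_1$}\label{sec:L1}

Let $\mathbb N=\{0,1,2,\dots\}$, let $\Omega=\{0,1\}^{\mathbb N}$ be the Cantor group under coordinatewise addition modulo $2$, with Haar probability $\lambda$ (the fair coin-tossing measure), and let $Y=L_1(\Omega)$. We identify $Y^*$ with $L_\infty=L_\infty(\Omega)$ by the bilinear pairing $\int\varphi f$, so that $\int(T^*\varphi)f=\int\varphi\,Tf$ for $T\in L(Y)$. The coordinate embeddings are $\iota_\gamma:Y\to\ell_1(\Gamma;Y)$. For $F\subset\mathbb N$ let $\mathbb E_F$ be the conditional expectation onto functions of the coordinates in $F$: it integrates out the other coordinates. It is a contraction on $L_1$, $L_2$ and $L_\infty$, and $\mathbb E_F^*=\mathbb E_F$. Splitting $\Omega$ according to the first coordinate gives $Y\cong Y\oplus Y$.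

We fix a nonprincipal ultrafilter $\mathcal U$ on $\mathbb N$: a family of nonempty subsets, closed under supersets and finite intersections, containing all cofinite sets and, for each $F$, either $F$ or $\mathbb N\setminus F$. We write $\lim_{\mathcal U}t_k=t$ if $\{k:|t_k-t|<\varepsilon\}\in\mathcal U$ for all $\varepsilon>0$. Every bounded scalar sequence has a unique limit along $\mathcal U$; this limit is linear, agrees with the ordinary limit when that exists, and respects inequalities that hold on a set in $\mathcal U$. Exactly one class of a finite partition of $\mathbb N$ belongs to $\mathcal U$.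

To apply Lemma~\ref{lem:les} we need many vanishing spaces $\mathrm{Ext}_{\mathbf B}$. The spaces $\ell_1(\Gamma;Y)$ supply them.

\begin{lemma}\label{lem:L1}
Let $D=\ell_1(\Gamma;Y)$, and let $\kappa_E:E\to E^{**}$ denote the canonical map.
\begin{enumerate}
\item[(a)] $D^*=\ell_\infty(\Gamma;L_\infty)$ is injective.
\item[(b)] There is an operator $\Pi:D^{**}\to D$ with $\Pi\kappa_D=1_D$.
\item[(c)] If $E^*$ is injective, then $\mathrm{Ext}_{\mathbf B}(E,D)=0$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) It suffices to extend operators into $L_\infty$ without increasing the norm; then one extends coordinatewise. Let $G\subset H$ and $T:G\to L_\infty$, and put $\mathbb E_n=\mathbb E_{\{0,\dots,n-1\}}$. The range of $\mathbb E_n$ on $L_\infty$ is isometric to $\ell_\infty^{2^n}$, so $\mathbb E_nT$ extends to $T_n:H\to L_\infty$ with $\|T_n\|\le\|T\|$. The formula $\int(\hat Th)f=\lim_{\mathcal U}\int(T_nh)f$, $f\in Y$, defines $\hat T:H\to L_\infty$ with $\|\hat T\|\le\|T\|$. For $g\in G$ we have $\int(T_ng)f=\int(Tg)\,\mathbb E_nf\to\int(Tg)f$,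 because $\mathbb E_nf\to f$ in $L_1$ (functions of finitely many coordinates are dense). So $\hat T$ extends $T$.

(b) Let $V=c_0(\Gamma;C(\Omega))$, so that $V^*=\ell_1(\Gamma;M(\Omega))$ with $M(\Omega)$ the space of Borel measures. Let $e:D\to V^*$ be $f\mapsto f\lambda$ in each coordinate, and let $\theta:V^*\to D$ take in each coordinate the density of the $\lambda$-absolutely continuous part in the Lebesgue decomposition. Both are contractions and $\theta e=1_D$. Put $\Pi=\theta\,(\kappa_V)^*e^{**}$. Since $e^{**}\kappa_D=\kappa_{V^*}e$ and $(\kappa_V)^*\kappa_{V^*}=1_{V^*}$, we get $\Pi\kappa_D=\theta e=1_D$.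

(c) Let $0\to D\xrightarrow{i}Z\to E\to0$ be exact. Lemma~\ref{lem:dual} gives $s:D^*\to Z^*$ with $i^*s=1_{D^*}$. Its adjoint is a retraction onto $D^{**}$, and (b) brings it back to $D$: for $\varrho=\Pi s^*\kappa_Z$,
\[
\varrho i=\Pi s^*i^{**}\kappa_D=\Pi(i^*s)^*\kappa_D=1_D .\qedhere
\]
\end{proof}

\section{From a right ideal to a space of twisted sums}\label{sec:transfer}

Let $\mathcal R$ be a linear subspace of $L(Y)$. We want a quotient map $q$ onto $Y$ such that the operators on $Y$ that lift through $q$ are exactly the elements of $\mathcal R$. The way to make every element of $\mathcal R$ lift, with control of the norm, is to give it its own coordinate. Let $\Delta$ be the unit ball of $\mathcal R$ and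
\[
X=\ell_1(\Delta;Y),\qquad q:X\to Y,\qquad q\big((y_\rho)_\rho\big)=\sum_{\rho\in\Delta}\rho\,y_\rho .
\]
Then $\|q\|\le1$, and $\rho=q\circ\big(\|\rho\|\,\iota_{\rho/\|\rho\|}\big)$ for $0\ne\rho\in\mathcal R$, so $\mathcal R\subset qL(Y,X)$. In this section we assume two conditions.
\begin{enumerate}
\item[(R1)] For every $h\in Y$ the operator $\rho_h:f\mapsto(\int f)h$ belongs to $\mathcal R$.
\item[(R2)] $qL(Y,X)\subset\mathcal R$; hence $qL(Y,X)=\mathcal R$.
\end{enumerate}
By (R1), $q$ is onto: $h=q(\iota_{\rho_h}\mathbf 1)$ for $\|h\|\le1$. By (R2), $\mathcal R$ is a right ideal of $L(Y)$. Let $\mathcal I=\{S\in L(Y):S\mathcal R\subset\mathcal R\}$ and $A=\ker q$: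
\begin{equation}\label{eq:A}
0\to A\to X\xrightarrow{\ q\ }Y\to0 .
\end{equation}

This sequence alone is not enough. By Lemmas~\ref{lem:L1}(c) and~\ref{lem:les}(b), $\mathrm{Ext}_{\mathbf B}(Y,A)\cong L(Y)/\mathcal R$, and this space is zero or infinite-dimensional because $Y\cong Y\oplus Y$. Following Remark~\ref{rem:action}, we look instead at $L(A)$. Let $\mathcal G$ be the set of operators on $A$ that factor through some space $\ell_1(\Gamma;Y)$. To obtain $L(A)/\mathcal G$ from Lemma~\ref{lem:les}(b) we need a quotient map $p$ onto $A$ with $pL(A,P)=\mathcal G$, and we repeat the construction of $q$ with all operators $Y\to A$. Let $J$ be the unit ball of $L(Y,A)$ and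
\[
P=\ell_1(J;Y),\qquad p:P\to A,\qquad p\big((y_T)_T\big)=\sum_{T\in J}T\,y_T .
\]
The map $p$ is onto, since for $\|a\|\le1$ the operator $f\mapsto(\int f)a$ lies in $J$ and sends $\mathbf 1$ to $a$. Let $B=\ker p$:
\begin{equation}\label{eq:B}
0\to B\to P\xrightarrow{\ p\ }A\to0 .
\end{equation}

\begin{lemma}\label{lem:A}
\begin{enumerate}
\item[(a)] $A^*$ and $B^*$ are injective.
\item[(b)] Every operator $A\to\ell_1(\Gamma;Y)$ extends to $X$.
\item[(c)] Every operator $V:\ell_1(\Gamma;Y)\to A$ has the form $p\tilde V$ with $\tilde V:\ell_1(\Gamma;Y)\to P$.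
\item[(d)] For $T\in L(A)$ the following are equivalent: \textup{(i)} $T\in pL(A,P)$; \textup{(ii)} $T\in\mathcal G$; \textup{(iii)} $T=\hat T|_A$ for some $\hat T\in L(X,A)$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The spaces $Y^*,X^*,P^*$ are injective by Lemma~\ref{lem:L1}(a). Apply Lemma~\ref{lem:dual} to \eqref{eq:A} and then to \eqref{eq:B}.

(b) We have $\mathrm{Ext}_{\mathbf B}(Y,\ell_1(\Gamma;Y))=0$ by Lemma~\ref{lem:L1}(c); apply Lemma~\ref{lem:les}(a) to \eqref{eq:A}.

(c) Let $V\ne0$. Each $V\iota_\gamma/\|V\|$ lies in $J$. Put $\tilde V((y_\gamma)_\gamma)=\|V\|\sum_\gamma\iota_{V\iota_\gamma/\|V\|}\,y_\gamma$. Then $\|\tilde V\|\le\|V\|$ and $p\tilde V((y_\gamma)_\gamma)=\sum_\gamma V\iota_\gamma y_\gamma=V((y_\gamma)_\gamma)$.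

(d) (i)$\Rightarrow$(ii): $P=\ell_1(J;Y)$. (ii)$\Rightarrow$(iii): if $T=vu$ with $u:A\to\ell_1(\Gamma;Y)$, extend $u$ to $\hat u$ on $X$ by (b) and put $\hat T=v\hat u$. (iii)$\Rightarrow$(i): by (c), $\hat T=p\tilde V$ with $\tilde V:X\to P$, so $T=p(\tilde V|_A)$.
\end{proof}

By (i), $\mathcal G$ is a linear subspace, and by its definition it is stable under composition on both sides; so it is a two-sided ideal of $L(A)$.

\begin{proposition}\label{prop:transfer}
Assume \textup{(R1)} and \textup{(R2)}. There are linear isomorphisms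
\[
\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/\mathcal G\cong\mathcal I/\mathcal R
\]
under which the class of \eqref{eq:B}, the coset $1_A+\mathcal G$ and the coset $1_Y+\mathcal R$ correspond to one another.
\end{proposition}

\begin{proof}
\emph{First isomorphism.} Since $A^*$ is injective, $\mathrm{Ext}_{\mathbf B}(A,P)=0$ by Lemma~\ref{lem:L1}(c). Lemma~\ref{lem:les}(b) applied to \eqref{eq:B} with $F=A$ gives $\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/pL(A,P)=L(A)/\mathcal G$. The pull-back along $1_A$ is $\{(m,a):pm=a\}$, which is equivalent to \eqref{eq:B} through $m\mapsto(m,pm)$.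

\emph{Second isomorphism.} Let $T\in L(A)$. Regard $T$ as an operator into $X$ and extend it to $\hat T\in L(X)$ by Lemma~\ref{lem:A}(b). Since $\hat T(A)\subset A$, the operator $q\hat T$ vanishes on $A$, so there is a unique $S\in L(Y)$ with $Sq=q\hat T$:
\[
\begin{array}{ccccccccc}
0&\to&A&\to&X&\xrightarrow{\ q\ }&Y&\to&0\\
&&\downarrow{\scriptstyle T}&&\downarrow{\scriptstyle\hat T}&&\downarrow{\scriptstyle S}&&\\
0&\to&A&\to&X&\xrightarrow{\ q\ }&Y&\to&0 .
\end{array}
\]
Put $\Phi(T)=S+\mathcal R$.

\emph{$S\in\mathcal I$.} If $\rho\in\mathcal R$, write $\rho=qU$ with $U\in L(Y,X)$. Then $S\rho=q\hat TU\in\mathcal R$ by (R2).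

\emph{$\Phi$ is well defined and linear.} Two extensions of $T$ differ by an operator vanishing on $A$, that is, by $Vq$ with $V\in L(Y,X)$. This changes $S$ by $qV$, which lies in $\mathcal R$ by (R2). Linear combinations of extensions are extensions, so $\Phi$ is linear, and $\hat T=1_X$ gives $\Phi(1_A)=1_Y+\mathcal R$.

\emph{$\Phi$ is onto.} Let $0\ne S\in\mathcal I$. For $\rho\in\Delta$ we have $S\rho\in\mathcal R$ and $\|S\rho\|\le\|S\|$, so $S\rho/\|S\|\in\Delta$; here it matters that $\Delta$ is the whole unit ball of $\mathcal R$. Define $\hat T((y_\rho)_\rho)=\|S\|\sum_\rho\iota_{S\rho/\|S\|}\,y_\rho$. Then $\|\hat T\|\le\|S\|$ and $q\hat T=Sq$, so $\hat T(A)\subset A$ and $\Phi(\hat T|_A)=S+\mathcal R$.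

\emph{$\ker\Phi=\mathcal G$.} If $S\in\mathcal R$, write $S=qV$ with $V\in L(Y,X)$. The operator $\hat T-Vq$ extends $T$, and $q(\hat T-Vq)=Sq-qVq=0$, so it maps $X$ into $A$, and $T\in\mathcal G$ by Lemma~\ref{lem:A}(d). Conversely, if $T\in\mathcal G$, the same lemma gives an extension $\hat T\in L(X,A)$; then $q\hat T=0$ and $S=0$.
\end{proof}

\begin{remark}\label{rem:choices}
The space $\ell_1$ cannot replace $L_1$: every quotient map onto $\ell_1$ has a section (lift the unit vector basis to a bounded sequence), so (R1) and (R2) would force $\mathcal R$ to be the whole algebra. A two-sided ideal cannot serve as $\mathcal R$: then $\mathcal I=L(Y)$, and since $Y\cong Y^n$, the algebra $L(Y)$ contains a unital copy of the simple algebra $M_n(\mathbb K)$, which embeds into $L(Y)/\mathcal R$ when $\mathcal R$ is proper; so $\dim L(Y)/\mathcal R\ge n^2$ for all $n$.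
\end{remark}

\section{The ideal defined by the Rademacher functions}\label{sec:ideal}

The direct analogue of Example~\ref{ex:matrix} is $\mathcal R_\varphi=\{S:S^*\varphi=0\}$ for a fixed $\varphi\in L_\infty\setminus\{0\}$. Its idealizer is the desired one: if $S\mathcal R_\varphi\subset\mathcal R_\varphi$, testing on the operators $\rho_h$ with $\int\varphi h=0$ shows that $S^*\varphi$ vanishes on $\ker\varphi$, so $S^*\varphi=c\varphi$ and $S-c1_Y\in\mathcal R_\varphi$. But (R1) fails, since $\rho_h^*\varphi=(\int\varphi h)\mathbf 1$: all elements of $\mathcal R_\varphi$ have range in the hyperplane $\ker\varphi$, and $q$ is not onto. The remedy is to replace $\varphi$ by a sequence of functionals tending weak* to zero, so that no $h\in Y$ is excluded.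

Let $r_k(x)=(-1)^{x_k}$ be the Rademacher functions and
\[
\mathcal R=\big\{S\in L(Y):\ \lim\nolimits_{\mathcal U}\|S^*r_k\|_1=0\big\},
\]
where $\|\cdot\|_1$ is the norm of $L_1(\Omega)$. This is a linear subspace, and $1_Y\notin\mathcal R$ because $\|r_k\|_1=1$. Condition (R1) holds: $\rho_h^*r_k=(\int r_kh)\mathbf 1$, and $\int r_kh\to0$ for $h\in L_2$ by Bessel's inequality, hence for $h\in Y$ by density. This step needs $\mathcal U$ to be nonprincipal; the principal ultrafilter at $k$ would give $\mathcal R_{r_k}$.

It remains to prove (R2). Even the right ideal property needs an argument, because $T^*$ need not be bounded for the norm $\|\cdot\|_1$ (take $T=\rho_h$ with $h$ unbounded). What saves it is that the functions $\rho^*r_k$ are also uniformly bounded. Recall the Dunford--Pettis theorem: a relatively weakly compact set $W\subset L_1$ is uniformly integrable, that is, $\sup_{g\in W}\int_{|g|>t}|g|\to0$ as $t\to\infty$.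

\begin{lemma}\label{lem:right}
$\mathcal R$ is a right ideal of $L(Y)$.
\end{lemma}

\begin{proof}
Let $\rho\in\mathcal R$, $T\in L(Y)$ and $\psi_k=\rho^*r_k$. Then $\|\psi_k\|_\infty\le\|\rho\|$, $\lim_{\mathcal U}\|\psi_k\|_1=0$ and $(\rho T)^*r_k=T^*\psi_k$. The unit ball of $L_\infty$ is bounded in the reflexive space $L_2$, hence relatively weakly compact in $L_1$. So is its image $W$ under $T$, and $W$ is uniformly integrable. Splitting $g=Tf$ at height $t>0$,
\[
\|T^*\psi_k\|_1=\sup_{\|f\|_\infty\le1}\Big|\int\psi_k\,Tf\Big|\le t\,\|\psi_k\|_1+\|\rho\|\sup_{g\in W}\int_{|g|>t}|g| .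
\]
Take the limit along $\mathcal U$ and then let $t\to\infty$.
\end{proof}

An element of $qL(Y,X)$ is an infinite sum $\sum_n\rho_nU_n$ of elements of $\mathcal R$, and $\sum_n\|U_n\|$ may diverge (see Remark~\ref{rem:norm}). However, computing $\|S^*r_k\|_1$ requires only bounded test functions, and the norms of the $U_n$ from $L_\infty$ to $L_1$ are summable.

\begin{lemma}\label{lem:R2}
$qL(Y,X)\subset\mathcal R$.
\end{lemma}

\begin{proof}
Let $U\in L(Y,X)$. The images of a countable dense subset of $Y$ are supported on a countable subset $\{\rho_n\}$ of $\Delta$, so all components of $U$ vanish except possibly the corresponding $U_n\in L(Y)$. Let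
\[
v_n=\sup_{\mathcal P}\sum_{G\in\mathcal P}\|U_n1_G\|,
\]
where $\mathcal P$ runs over the finite measurable partitions of $\Omega$. By the triangle inequality these sums do not decrease under refinement, so for each $N$ one common refinement nearly attains $v_0,\dots,v_N$ simultaneously. Therefore
\[
\sum_{n\le N}v_n\le\sup_{\mathcal P}\sum_{G\in\mathcal P}\sum_n\|U_n1_G\|=\sup_{\mathcal P}\sum_{G\in\mathcal P}\|U1_G\|\le\sup_{\mathcal P}\sum_{G\in\mathcal P}\|U\|\lambda(G)=\|U\| ,
\]
and $\sum_nv_n<\infty$. For a simple function $f=\sum_{G\in\mathcal P}a_G1_G$ we have $\|U_nf\|\le v_n\|f\|_\infty$, and uniform approximation extends this to all $f\in L_\infty$. Let $S=qU$, so that $Sf=\sum_n\rho_nU_nf$. For $\|f\|_\infty\le1$, using $\|\rho_n\|\le1$ in the tail,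
\[
\Big|\int(S^*r_k)f\Big|\le\sum_n\Big|\int r_k\,\rho_nU_nf\Big|\le\sum_{n\le N}\|(\rho_nU_n)^*r_k\|_1+\sum_{n>N}v_n .
\]
The supremum of the left side over $f$ is $\|S^*r_k\|_1$. By Lemma~\ref{lem:right} each $\rho_nU_n$ lies in $\mathcal R$, so $\lim_{\mathcal U}\|S^*r_k\|_1\le\sum_{n>N}v_n$ for every $N$. Hence $S\in\mathcal R$.
\end{proof}

\begin{remark}\label{rem:norm}
With $\|\cdot\|_\infty$ in place of $\|\cdot\|_1$ in the definition of $\mathcal R$, Lemma~\ref{lem:right} would be immediate but Lemma~\ref{lem:R2} would fail. Let $G_n$ be disjoint sets of positive measure, $\rho_n=\mathbb E_{\{n\}}$ and $U_nf=1_{G_n}f$. Then $\rho_n^*r_k=0$ for $k\ne n$, the $U_n$ are the components of a contraction $U:Y\to X$ although $\|U_n\|=1$ for all $n$, and $(qU)^*r_k=1_{G_k}r_k$. This function has $L_\infty$-norm $1$ and $L_1$-norm $\lambda(G_k)\to0$.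
\end{remark}

\section{The idealizer}\label{sec:idealizer}

For a finite set $a\subset\mathbb N$ let $\chi_a=\prod_{i\in a}r_i$. The Walsh functions $\chi_a$ are real-valued characters of $\Omega$ and form an orthonormal basis of $L_2(\Omega)$; we write $\hat\varphi(a)=\int\varphi\chi_a$, so that $\|\varphi\|_2^2=\sum_a|\hat\varphi(a)|^2$. We have $\mathbb E_F\chi_a=\chi_a$ if $a\subset F$ and $\mathbb E_F\chi_a=0$ otherwise.

For $S\in\mathcal I$ we must show that $S^*r_k$ is close to $c\,r_k$ along $\mathcal U$. In the case of $\mathcal R_\varphi$ rank-one operators sufficed as tests. Now all operators $\rho_h$ lie in $\mathcal R$ and $S\rho_h=\rho_{Sh}$, so they give no information. We use two other kinds of elements of $\mathcal R$.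

\begin{lemma}\label{lem:tests}
\begin{enumerate}
\item[(a)] If $F\notin\mathcal U$, then $\mathbb E_F\in\mathcal R$.
\item[(b)] There is $\rho_0\in\mathcal R$ such that $\widehat{\rho_0^*\varphi}(a)=(2^{1-|a|}-1)\hat\varphi(a)$ for all $\varphi\in L_\infty$ and all finite $a\subset\mathbb N$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) $\mathbb E_Fr_k=0$ for all $k$ in the set $\mathbb N\setminus F\in\mathcal U$.

(b) Let $\nu$ be the product of the measures $\frac34\delta_0+\frac14\delta_1$ on $\{0,1\}$ and $(\mathcal Nf)(x)=\int f(x+y)\,d\nu(y)$. By Fubini's theorem and the translation invariance of $\lambda$, we have $\iint|f(x+y)|\,d\lambda(x)\,d\nu(y)=\|f\|_1$, so $\mathcal N$ is a well-defined contraction on $Y$. Since $\chi_a(x+y)=\chi_a(x)\chi_a(y)$ and $\int\chi_a\,d\nu=(\frac34-\frac14)^{|a|}$, we get $\mathcal N\chi_a=2^{-|a|}\chi_a$. Put $\rho_0=2\mathcal N-1_Y$. Then $\widehat{\rho_0^*\varphi}(a)=\int\varphi\,\rho_0\chi_a=(2^{1-|a|}-1)\hat\varphi(a)$. For $\varphi=r_k$ all coefficients vanish, so $\rho_0^*r_k=0$ for all $k$ and $\rho_0\in\mathcal R$.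
\end{proof}

Three operators show what can go wrong and which test excludes it. If $\tau:\Omega\to\Omega$ is a continuous surjective homomorphism, it preserves Haar measure, and $S_\tau f$, the density of the image of $f\lambda$ under $\tau$, defines a contraction on $Y$ with $S_\tau^*\varphi=\varphi\circ\tau$.

\begin{example}\label{ex:three}
(a) \emph{Diagonal operators.} For any $F\subset\mathbb N$ and $\rho\in\mathcal R$ we have $(\mathbb E_F\rho)^*r_k=1_F(k)\rho^*r_k$, so $\mathbb E_F\in\mathcal I$. Moreover $\|(\mathbb E_F-c1_Y)^*r_k\|_1=|1_F(k)-c|$, which tends to $0$ along $\mathcal U$ for $c=\lim_{\mathcal U}1_F(k)$. If $\mathcal U$ were a filter containing neither $F$ nor $\mathbb N\setminus F$, no $c$ would work. So an ultrafilter is necessary.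

(b) \emph{The shift.} Let $\tau(x)_k=x_{k+1}$, so $S_\tau^*r_k=r_{k+1}$. Let $F\in\mathcal U$ be the set of even or of odd numbers. Then $\rho=\mathbb E_{\mathbb N\setminus F}\in\mathcal R$, while $(S_\tau\rho)^*r_k=\mathbb E_{\mathbb N\setminus F}\,r_{k+1}=r_{k+1}$ for $k\in F$. So $S_\tau\notin\mathcal I$. The point is a finite coloring of $\mathbb N$ in which $k$ and $k+1$ have different colors.

(c) \emph{Higher degree.} Let $\tau(x)_k=x_k+x_{k+1}$, which is onto (solve for $x_{k+1}$ recursively). Then $S_\tau^*r_k=r_kr_{k+1}$. The tests of Lemma~\ref{lem:tests}(a) do not see this operator: if $F\notin\mathcal U$, then $\mathbb E_F(r_kr_{k+1})=0$ for $k\notin F$. But $(S_\tau\rho_0)^*r_k=-\frac12r_kr_{k+1}$ has norm $\frac12$, so $S_\tau\notin\mathcal I$.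
\end{example}

In general $S^*r_k$ spreads over many $r_i$, and the parity coloring in (b) must be replaced by a coloring adapted to weights. A greedy coloring of $0,1,2,\dots$ controls only the weights that $k$ puts on smaller indices. For larger indices one colors downward, and since $\mathbb N$ has no last element, a compactness argument is needed.

\begin{lemma}\label{lem:color}
Let $w_k(i)\ge0$ for $k\ne i$ in $\mathbb N$, with $\sum_{i\ne k}w_k(i)\le C$ for all $k$. For every $m\ge1$ there is a partition of $\mathbb N$ into at most $m^2$ classes such that $\sum_{i\in F,\,i\ne k}w_k(i)\le2C/m$ for every class $F$ and every $k\in F$.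
\end{lemma}

\begin{proof}
Define $\alpha:\mathbb N\to\{1,\dots,m\}$ recursively: $\alpha(k)$ is a color $c$ minimizing $\sum_{i<k,\ \alpha(i)=c}w_k(i)$. The $m$ sums add up to at most $C$, so the minimum is at most $C/m$.

For each $n$ define $\beta_n:\{0,\dots,n\}\to\{1,\dots,m\}$ by the same rule in the order $n,n-1,\dots,0$, so that
\[
\sum_{k<i\le n,\ \beta_n(i)=\beta_n(k)}w_k(i)\le C/m\qquad(k\le n).
\]
By a diagonal argument, a subsequence of $(\beta_n)$ is eventually constant at each point; let $\beta$ be its limit. Given $k\le n'$, some $\beta_n$ with $n\ge n'$ agrees with $\beta$ on $\{0,\dots,n'\}$, so the sum of $w_k(i)$ over $k<i\le n'$ with $\beta(i)=\beta(k)$ is at most $C/m$. Letting $n'\to\infty$, the same bound holds for the sum over all $i>k$ with $\beta(i)=\beta(k)$. The level sets of $(\alpha,\beta)$ are the required classes.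
\end{proof}

\begin{proposition}\label{prop:idealizer}
$\mathcal I=\mathbb K1_Y+\mathcal R$, and $\mathcal I/\mathcal R\cong\mathbb K$.
\end{proposition}

\begin{proof}
The inclusion $\supset$ holds because $\mathcal R$ is a right ideal, and $1_Y\notin\mathcal R$; so it suffices to prove $\subset$. Let $S\in\mathcal I$ and $\varphi_k=S^*r_k$, so $\|\varphi_k\|_\infty\le\|S\|$. For $\rho\in\mathcal R$ we have $S\rho\in\mathcal R$, that is, $\lim_{\mathcal U}\|\rho^*\varphi_k\|_1=0$. Since $\|g\|_2^2\le\|g\|_1\|g\|_\infty$ and $\|\rho^*\varphi_k\|_\infty\le\|\rho\|\|S\|$,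
\begin{equation}\label{eq:L2}
\lim\nolimits_{\mathcal U}\|\rho^*\varphi_k\|_2=0\qquad\text{for every }\rho\in\mathcal R .
\end{equation}
This moves the problem to $L_2$, where Parseval's identity is available. Put $c_k(i)=\hat\varphi_k(\{i\})$.

\emph{Step 1: only degree one survives.} We have $|2^{1-|a|}-1|=1$ for $|a|=0$ and $|2^{1-|a|}-1|\ge\frac12$ for $|a|\ge2$. By Lemma~\ref{lem:tests}(b) and \eqref{eq:L2},
\[
\sum_{|a|\ne1}|\hat\varphi_k(a)|^2\le4\|\rho_0^*\varphi_k\|_2^2\to0\quad\text{along }\mathcal U .
\]

\emph{Step 2: no mass on sets outside $\mathcal U$.} If $F\notin\mathcal U$, then by Lemma~\ref{lem:tests}(a) and \eqref{eq:L2},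
\begin{equation}\label{eq:loc}
\sum_{i\in F}|c_k(i)|^2\le\|\mathbb E_F\varphi_k\|_2^2\to0\quad\text{along }\mathcal U .
\end{equation}

\emph{Step 3: the mass concentrates at $i=k$.} In \eqref{eq:loc} the set $F$ is fixed, whereas we want to remove everything outside the moving set $\{k\}$. Lemma~\ref{lem:color} bridges the gap. Put $w_k(i)=|c_k(i)|^2$ for $i\ne k$; then $\sum_{i\ne k}w_k(i)\le\|\varphi_k\|_2^2\le C:=\|S\|^2$. Given $m$, one class $F$ of the partition in Lemma~\ref{lem:color} belongs to $\mathcal U$, and for $k\in F$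
\[
\sum_{i\ne k}|c_k(i)|^2\le\frac{2C}m+\sum_{i\in\mathbb N\setminus F}|c_k(i)|^2 .
\]
Since $\mathbb N\setminus F\notin\mathcal U$, the last sum tends to $0$ along $\mathcal U$ by \eqref{eq:loc}. Thus $\lim_{\mathcal U}\sum_{i\ne k}|c_k(i)|^2\le2C/m$ for all $m$, and this limit is $0$.

\emph{Step 4: the diagonal converges.} Since $|c_k(k)|\le\|S\|$, the limit $c=\lim_{\mathcal U}c_k(k)$ exists. By Parseval's identity and Steps 1 and 3,
\[
\|\varphi_k-c\,r_k\|_2^2=\sum_{|a|\ne1}|\hat\varphi_k(a)|^2+\sum_{i\ne k}|c_k(i)|^2+|c_k(k)-c|^2\to0\quad\text{along }\mathcal U .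
\]
As $\|\cdot\|_1\le\|\cdot\|_2$ on a probability space, $\lim_{\mathcal U}\|(S-c1_Y)^*r_k\|_1=0$, that is, $S-c1_Y\in\mathcal R$.
\end{proof}

\section{Proofs of the main theorems}\label{sec:proofs}

Let $\mathcal R$ be the ideal of Section~\ref{sec:ideal}, and let $X,A,J,P,B,\mathcal G$ be built from it as in Section~\ref{sec:transfer}.

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Condition (R1) was verified in Section~\ref{sec:ideal}, and (R2) is Lemma~\ref{lem:R2}. Propositions~\ref{prop:transfer} and~\ref{prop:idealizer} give $\mathrm{Ext}_{\mathbf B}(A,B)\cong L(A)/\mathcal G\cong\mathcal I/\mathcal R\cong\mathbb K$.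
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:more}(a)--(d)]
(a) By Corollary~\ref{cor:add} and induction, $\mathrm{Ext}_{\mathbf B}(A^n,B^m)\cong\mathbb K^{nm}$. Dimension $d\ge1$ occurs for $(A^d,B)$, and dimension $0$ for $(\mathbb K,\mathbb K)$.

(b) Let $\mathfrak c$ be the cardinality of the continuum; recall $\mathfrak c^{\aleph_0}=\mathfrak c$. The separable space $Y$ has cardinality $\mathfrak c$. If $|E|\le\mathfrak c$, then $|L(Y,E)|\le\mathfrak c$, since an operator is determined by its values on a countable dense set. If $|\Gamma|\le\mathfrak c$, then $|\ell_1(\Gamma;Y)|\le\mathfrak c$, since each element has countable support. Applying these two facts in turn, the sets $\Delta$, $X$, $A$, $J$, $P$, $B$ have cardinality at most $\mathfrak c$, which bounds the density characters. The injectivity of $A^*$ and $B^*$ is Lemma~\ref{lem:A}(a).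

(d) By Propositions~\ref{prop:transfer} and~\ref{prop:idealizer}, the two-sided ideal $\mathcal G$ has codimension one in $L(A)$, and $1_A\notin\mathcal G$ because $1_A+\mathcal G$ corresponds to $1_Y+\mathcal R\ne0$.

(c) The class of \eqref{eq:B} corresponds to $1_A+\mathcal G\ne0$, so it spans $\mathrm{Ext}_{\mathbf B}(A,B)$. Its multiple by $\mu\ne0$ is represented by $0\to B\to P\xrightarrow{\mu^{-1}p}A\to0$. Equivalent sequences have isomorphic middle spaces, so every nontrivial twisted sum has $Z\cong P$. If $P\cong A\oplus B$, then $1_A$ would factor through $P=\ell_1(J;Y)$ and so belong to $\mathcal G$, contradicting (d).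
\end{proof}

\begin{thebibliography}{9}

\bibitem{CSC}
Cabello S\'anchez and Castillo, \emph{Homological Methods in Banach Space Theory}, Cambridge University Press, 2023.

\end{thebibliography}
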